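# Leaving a plane in combinatory logic

## Theorems A and B: exits from a plane

**Theorem A.** Every combinator system, in particular combinatory logic CL, has the Plane Property: if some point of a plane $P$ has a one-step reduct outside $P$, then every point of $P$ has a one-step reduct outside $P$.

**Theorem B.** Let $P$ be a plane of a combinator system and let $T\in P$.

(i) For a redex $R$ of $T$: contracting $R$ leads outside $P$ if and only if no cycle on $T$ kills $R$.

(ii) The following are equivalent: (a) $P$ is closed under reduction; (b) all one-step reducts of $T$ lie in $P$; (c) every redex of $T$ is killed by some cycle on $T$; (d) a single cycle on $T$ kills all redexes of $T$.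

Let us unpack the words. A reduction graph has as points the reducts of a term $M$ and as edges the one-step reductions. Some terms can be reduced for a while and come back to themselves; a plane is a maximal set of terms that can all reach one another. From a point of a plane we may step to another point of the plane, or step out, and after stepping out we never return. The question is whether there can be a point from which every step stays inside the plane although another point of the same plane has an exit. It is known that this does happen in the $\lambda$-calculus with $\beta$-reduction, which does not satisfy the Plane Property. Theorem A says that it does not happen for combinators.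

**Definition 1 (combinator systems).** A combinator system has constants, some of which carry exactly one rule $c\,x_1\cdots x_n\to t_c$, where $n=n_c\ge 0$, the $x_i$ are distinct variables, and $t_c$ is built by application from $x_1,\dots,x_n$ and constants. Terms are built from variables and constants by application. CL is the case $\mathbf Kxy\to x$, $\mathbf Sxyz\to xz(yz)$. We fix a system; $\to$ and $\twoheadrightarrow$ denote one-step and many-step rewriting.

**Definition 2 (planes, cycles).** A plane is a strongly connected component of a reduction graph. Everything reachable from a point of the graph of $M$ is again in that graph, so planes are simply the classes of the relation $N\twoheadrightarrow N'\twoheadrightarrow N$ on terms, and $M$ plays no role. A cycle on $T$ is a (possibly empty) reduction $T\twoheadrightarrow T$.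

**Definition 3 (nodes, redexes).** Every term is uniquely $T=h\,T_1\cdots T_m$ with $h$ a variable or constant; put $n(T)=m$. Nodes are addresses: $()$ is the root, $T|_{()}=T$, and $T|_{i\gamma}=T_i|_\gamma$. Write $\le$ for the prefix order on nodes, $<$ for proper prefix, $\parallel$ for incomparable, and $v/y=o$ if $v=yo$. A redex of $T$ is exactly a node $\alpha$ with $T|_\alpha=c\,P_1\cdots P_n\,Z_1\cdots Z_q$, $n=n_c$, $q\ge 0$. Contracting it replaces $T|_\alpha$ by $t_c[\bar P]\bar Z$. A step at the root is a head step, written $\to_h$; a term has at most one. All other steps are internal.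

So only whole arguments (and the whole term) have addresses. In $T=\mathbf S(\mathbf Kab)xy$ the nodes are $(),1,11,12,2,3$; the initial part $\mathbf S(\mathbf Kab)$ is not the subterm at any node. The redexes are $()$ and $1$.

**Definition 4 (residuals, killing).** For one step $T\to T'$, the redex at $\beta'$ in $T'$ is a residual of the redex at $\beta$ in $T$ if the head constant at $\beta'$ is a copy of the head constant at $\beta$. The head constant of the contracted redex is consumed. This gives a partial function $f$ from redexes of $T'$ to redexes of $T$. Composing along a reduction $\sigma:T\twoheadrightarrow T'$ gives $f_\sigma$, and, with $\sigma\tau$ meaning first $\sigma$, then $\tau$,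
$$f_{\sigma\tau}=f_\sigma\circ f_\tau.\qquad (1)$$
We say that $\sigma$ kills $\beta$ if $\beta\notin\operatorname{Im}f_\sigma$, that is, if $\beta$ has no residual after $\sigma$.

A constant that heads a redex still heads one after being copied or moved, because arguments are only appended to it. Note that $f$ points backwards in time, so that it is single-valued: one redex may have many residuals, but each redex has at most one ancestor. By (1), $\operatorname{Im}f_{\sigma\tau}\subseteq\operatorname{Im}f_\sigma$, so what $\sigma$ kills, $\sigma\tau$ kills.

Two examples. First, let $T=\mathbf S R\,x\,y$ with $R=\mathbf Kab$. The head step gives $T'=R\,y(xy)=\mathbf K\,a\,b\,y\,(xy)$. The head constant of $T'$ is the $\mathbf K$ that headed node $1$ of $T$, so $f(())=1$: the residual sits at the root and has acquired two more arguments. Secondly, let $c$ have the rule $c\,x\to c(\mathbf Kab)$ with constants $a,b$ without rules. For $T=c(\mathbf Kab)$ the head step is a cycle $T\to T$. It kills both redexes $()$ and $1$: the old argument is erased, and the new $\mathbf K$ comes from the rule. The redex at position $1$ afterwards is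 not a residual of the one at position $1$ before. Killing is about the history of constants, not about what the final term looks like.

**Theorem A follows from Theorem B.** If $P$ can be left at some point, then (a) fails. Condition (a) does not mention $T$. Hence (b) fails for every $T\in P$, which says that $P$ can be left at every $T\in P$. $\square$

## Two planes of CL computed by hand

A normal form, or a term such as $\mathbf Kxy$, lies on a plane with one point, where nothing is to be shown. For a first real plane let $\mathbf I=\mathbf{SKK}$, so $\mathbf Ix\to\mathbf Kx(\mathbf Kx)\to x$, and $A=\mathbf{SII}$, $\Omega=AA$. There is the cycle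
$$AA\to\mathbf IA(\mathbf IA)\to\mathbf KA(\mathbf KA)(\mathbf IA)\to A(\mathbf IA)\to A(\mathbf KA(\mathbf KA))\to AA.$$
The plane of $\Omega$ is infinite: for $Y=\mathbf I(\cdots(\mathbf IA))$ we have $AY\to\mathbf IY(\mathbf IY)\twoheadrightarrow Y(\mathbf IY)\twoheadrightarrow A(\mathbf IY)$, so all $A(\mathbf I^nA)$ are reached, and they reduce back to $AA$. Yet Theorem B needs only one look: $\Omega$ has one redex, the root, and the displayed cycle kills it by contracting it. So (d) holds at $\Omega$ and the whole plane is closed under reduction.

Now take $\Omega R$ with $R=\mathbf Kxy$. Every reduct $N$ of $\Omega$ reduces back to $\Omega=\mathbf{SII}A$, as just seen. Such an $N$ has a head redex: otherwise its head and its number of arguments could never change, so $N$ would be $\mathbf S$ with three arguments, which is a redex. Hence no step ever uses the last argument of $NR$, and the reducts of $\Omega R$ are the $NR$ and the $Nx$ with $N$ a reduct of $\Omega$. The $Nx$ do not contain $y$ and cannot return. So the plane of $\Omega R$ consists of all $NR$, and each point can be left by contracting $R$, in agreement with Theorem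 A.

## Killing a redex and contracting it: Theorem B(i) and (d)⇒(a)

The first lemma says: if a redex disappears along some reduction anyway, we may as well contract it now.

**Lemma 1.** If $\rho:N\twoheadrightarrow Q$ kills the redex $\beta$ of $N$, and $N\to N'$ contracts $\beta$, then $N'\twoheadrightarrow Q$.

**Proof.** The plan is to mark $\beta$ and to compare each term of $\rho$ with the term in which all marked redexes have been contracted. Add a marked copy $c^*$ of each constant $c$ with a rule, with the same rule $c^*\bar x\to t_c$ (and $t_c$ unmarked). Consider terms in which each marked constant heads a redex. Reduction preserves this: a marked constant in some $P_i$ heads a redex inside $P_i$, and copies of it have at least as many arguments. On such terms define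
$$D(h\bar P)=h\,D(\bar P)\ \text{ for unmarked }h,\qquad D(c^*\bar P\bar Z)=t_c[D(\bar P)]\,D(\bar Z).$$
If $P,Z$ are such terms, then $D(PZ)=D(P)D(Z)$, directly from the definition. By induction on $t$ it follows that $D(t[\bar P])=t[D(\bar P)]$ for unmarked $t$.

We claim that $X\to X_1$ implies $D(X)\twoheadrightarrow D(X_1)$, by induction on the node of the step. A root step with marked head $c^*$ leaves $D$ unchanged, since $D(c^*\bar P\bar Z)=t_c[D(\bar P)]D(\bar Z)=D(t_c[\bar P]\bar Z)$. For a root step with unmarked head, $D(c\bar P\bar Z)=c\,D(\bar P)D(\bar Z)\to t_c[D(\bar P)]D(\bar Z)=D(t_c[\bar P]\bar Z)$. If the step is in the argument $X_i$, say $X_i\to X_i'$, then $D(X)$ arises from $D(X_i)$ and unchanged data by substituting $D(X_i)$ into a fixed applicative term (possibly at several places or at none), and $D(X_1)$ arises in the same way from $D(X_i')$. So $D(X_i)\twoheadrightarrow D(X'_i)$ yields $D(X)\twoheadrightarrow D(X_1)$.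

Now mark the head constant of $\beta$ in $N$, getting $N^*$, and perform the steps of $\rho$ at the same nodes, getting $N^*\twoheadrightarrow Q^*$. The marks in $Q^*$ sit exactly at the residuals of $\beta$; there are none, so $Q^*=Q$. On unmarked terms $D$ is the identity, and $D(N^*)=N'$. Hence $N'=D(N^*)\twoheadrightarrow D(Q)=Q$. $\square$

**Proof of Theorem B(i).** Let $T\to T_1$ contract $R$. If $T_1\in P$, then $T\to T_1\twoheadrightarrow T$ is a cycle whose first step consumes $R$, so it kills $R$. Conversely, if a cycle on $T$ kills $R$, Lemma 1 with $N=Q=T$ gives $T_1\twoheadrightarrow T$, so $T_1\in P$. $\square$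

**Proof of Theorem B(ii), easy parts.** (a)⇒(b) is trivial, and (b)⇔(c) is (i) applied to all redexes. For (d)⇒(a) let $\sigma$ be a cycle on $T$ that kills all redexes, so that $f_\sigma$ is nowhere defined. We show $N\twoheadrightarrow T$ for every reduct $N$ of $T$, by induction on the length of $T\twoheadrightarrow N$. For $N=T$ this is clear. If $\tau:N\twoheadrightarrow T$ and $N\to N'$ contracts $\beta$, then $\tau\sigma:N\twoheadrightarrow T$ kills $\beta$, because $f_{\tau\sigma}=f_\tau\circ f_\sigma$ is nowhere defined. By Lemma 1, $N'\twoheadrightarrow T$. Hence all reducts of $T$ lie in $P$. If $N\in P$ and $N\to N'$, then $N'$ is a reduct of $T$, so $N'\in P$. $\square$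

Everything now hangs on (c)⇒(d).

## From one cycle per redex to one cycle for all

Here is the direct attack on Theorem A. Let $\beta$ be an exit redex at $N\in P$, let $T\in P$, and fix $\tau:N\twoheadrightarrow T$ and $\sigma:T\twoheadrightarrow N$. By B(i) no cycle on $N$ kills $\beta$; in particular $\tau\sigma$ does not, so $\beta$ has residuals $\beta_1,\dots,\beta_r$ in $T$ under $\tau$, with $r\ge1$. One hopes that some $\beta_j$ is an exit at $T$. If not, each $\beta_j$ is killed by some cycle $\rho_j$ on $T$. If one cycle $\rho$ killed them all, then $\tau\rho\sigma$ would be a cycle on $N$ killing $\beta$, a contradiction, since $f_\tau(f_\rho(f_\sigma(\cdot)))=\beta$ would put some $\beta_j$ into $\operatorname{Im}f_\rho$. So can we combine the $\rho_j$? The concatenation $\rho_1\rho_2$ kills $\beta_1$. But $f_{\rho_1\rho_2}=f_{\rho_1}\circ f_{\rho_2}$ may still have the value $\beta_2$: before $\rho_2$ gets to work, $\rho_1$ may have put a copy of $\beta_2$ in a place which $\rho_2$ spares. This is the point where the attack stops.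

The danger is real as soon as a constant may carry two rules. Add to $\mathbf K$ a constant $p$ with both rules $pxy\to pxx$ and $pxy\to pyy$ (this is not a combinator system), and let $R=\mathbf Kab$ with variables $a,b$, $T=pRR$. The first rule gives a cycle $\varepsilon$ on $T$, the second a cycle $\delta$, and on the redexes $1,2$
$$f_\varepsilon(1)=f_\varepsilon(2)=1,\qquad f_\delta(1)=f_\delta(2)=2.$$
So $\varepsilon$ kills $2$ and $\delta$ kills $1$, but every nonempty word in $\varepsilon,\delta$ leaves residuals of $1$ or of $2$. And the Plane Property fails: the one-step reducts of $pRR$ are $pRR$, $paR$ and $pRa$, and $paR\to pRR$, $pRa\to pRR$, so $pRR$ has no exit. But $paR\to paa$, and $paa$ reduces only to itself, so $paR$ on the same plane has an exit.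

A little semigroup theory shows that this pattern is the only obstruction.

**Proposition C.** In a combinator system there is no bad configuration $(T;\varepsilon,\delta;u,u')$, that is, no cycles $\varepsilon,\delta$ on a term $T$ with redexes $u\neq u'$ of $T$ such that
$$f_\varepsilon(u)=f_\varepsilon(u')=u,\qquad f_\delta(u)=f_\delta(u')=u'.$$

**Lemma 2 (finite semigroups).** Let $\mathcal G$ be a finite semigroup. (1) Every element $a$ has an idempotent power. (2) If $L$ is a minimal left ideal and $e,d\in L$ are idempotent, then $ed=e$ and $de=d$.

**Proof.** (1) Some $a^i=a^{i+p}$ with $i,p\ge1$; then $a^{kp}$ is idempotent as soon as $kp\ge i$. (2) A left ideal is a nonempty $L$ with $\mathcal GL\subseteq L$; by finiteness minimal ones exist. For $d\in L$ the set $\mathcal Gd\subseteq L$ is a left ideal, so $\mathcal Gd=L$. Hence $e=zd$ for some $z$, and $ed=zdd=zd=e$. Likewise $de=d$. $\square$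

In the two-rule example, the restrictions of $f_\varepsilon$ and $f_\delta$ to $\{1,2\}$ are the constant maps $1$ and $2$. Since $g\circ\mathrm{const}_j=\mathrm{const}_{g(j)}$, these two form a minimal left ideal of the semigroup they generate.

**Proof of (c)⇒(d) from Proposition C.** Let $\mathcal R$ be the finite semigroup of all partial maps $f_\sigma$, $\sigma$ a cycle on $T$. Condition (d) says that the empty map $\emptyset$ is in $\mathcal R$. Assume (c) and $\emptyset\notin\mathcal R$. Let $L$ be a minimal left ideal and $e\in L$ idempotent (take an idempotent power of any element of $L$). Since $e\ne\emptyset$, it has a value $i$, and then $e(i)=i$. By (c) some cycle $\sigma$ kills $i$. Let $d=(f_\sigma e)^m\in L$ be idempotent. As $\operatorname{Im}d\subseteq\operatorname{Im}f_\sigma$, we have $i\notin\operatorname{Im}d$. By Lemma 2, $ed=e$. From $e(d(i))=e(i)=i$ we see that $i':=d(i)$ is defined and $e(i')=i$. Moreover $i'\ne i$, since $i\notin\operatorname{Im} d$, and $d(i')=d(d(i))=i'$. Cycles $\varepsilon,\delta$ with $f_\varepsilon=e$, $f_\delta=d$ give a bad configuration with $u=i$, $u'=i'$, contradicting Proposition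 C. $\square$

So Theorems A and B are proved once Proposition C is.

## Bad configurations in the two extreme cases

Suppose first that $\varepsilon$ and $\delta$ consist of head steps only. Head reduction is deterministic, so both cycles are powers of one cycle $\rho$, the first return to $T$ (if there is no return, both are empty). Then $f_\varepsilon$ and $f_\delta$ are powers of $f_\rho$ and commute. But $f_\varepsilon f_\delta(u)=f_\varepsilon(u')=u$ and $f_\delta f_\varepsilon(u)=f_\delta(u)=u'$: no bad configuration. In the two-rule example it is exactly this determinism that is missing.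

Suppose next that neither cycle contains a root step. Then everything happens separately in the arguments of $T$, and we can pass to the one argument containing $u,u'$. This will be Step 1 of the proof.

In general the two kinds of steps are mixed, and $u,u'$ sit somewhere inside $T$. The strategy is a minimal counterexample: find a node $v\neq()$ with $v<u$, $v<u'$ such that both cycles bring the subterm at $v$ back to its place, and restrict both cycles to $T|_v$. The residual map $f$ is too crude for this. In $\mathbf S(\mathbf Kab)xy\to\mathbf K\,a\,b\,y\,(xy)$ the redex $\mathbf Kab$ has the root as residual, but the subterm $\mathbf Kab$ has ceased to be the subterm at any node. We need a second bookkeeping that follows places with whole subterms.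

## Labels and ancestors of nodes

**Definition 5 (labelled terms).** Each node carries a finite set of labels; $(h\,P_1\cdots P_m)^s$ has label set $s$ at the root. For $P=(hP_1\cdots P_m)^s$, a list $\bar Z$ of labelled terms and a label set $r$ put
$$P@_r\bar Z=(h\,P_1\cdots P_m\bar Z)^{q},\qquad q=r\text{ if }\bar Z\neq\emptyset,\quad q=r\cup s\text{ if }\bar Z=\emptyset .$$
Put $x_i[\bar P]=P_i$, $b[\bar P]=b^\emptyset$ for constants $b$, and $(a\,s_1\cdots s_p)[\bar P]=a[\bar P]@_\emptyset(s_1[\bar P],\dots,s_p[\bar P])$ for $p\ge1$. The labelled rule, applicable at any node, is $(c\,P_1\cdots P_n\bar Z)^r\to t_c[\bar P]@_r\bar Z$.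

In words: a label marks a place occupied by a whole subterm. If a term is put into a place and stays whole, its root label joins that of the place; if it receives further arguments there, its root label is lost. For instance $(\mathbf KPQ)^r$ becomes $P$ with $r$ added to its root label, while $(\mathbf SPQR)^r\to P@_r(R,\,Q@_\emptyset R)$ keeps the labels of both copies of $R$ but loses the root labels of $P$ and $Q$.

We shall need the rule
$$(A@_s\bar W)@_r\bar Z=A@_q(\bar W\bar Z),\qquad q=r\ (\bar Z\ne\emptyset),\quad q=r\cup s\ (\bar Z=\emptyset).\qquad(2)$$
Let $a$ be the root label set of $A$. If $\bar Z\ne\emptyset$, both sides have root label set $r$. If $\bar Z=\emptyset\ne\bar W$, both have $r\cup s$. If both lists are empty, both have $r\cup s\cup a$.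

**Definition 6 (ancestors).** For a step $T\to T'$ give each node $\beta$ of $T$ the label set $\{\beta\}$; let $F(\beta')$ be the resulting label set at $\beta'$ in $T'$. For reductions compose: $F_{\sigma\tau}=F_\sigma\circ F_\tau$ as set-valued maps, that is, $F_{\sigma\tau}(\beta')=\bigcup_{\gamma\in F_\tau(\beta')}F_\sigma(\gamma)$, and $F(\beta)=\{\beta\}$ for the empty reduction. If $\beta\in F_\sigma(\beta')$, then $\beta$ is an ancestor of $\beta'$ and $\beta'$ a descendant of $\beta$.

Let the step be at $\alpha$, with $T|_\alpha=c\bar P\bar Z$. Each occurrence of a variable $x_i$ in $t_c$ is the head of exactly one subterm of $t_c$ that is $t_c$ itself or an argument (at any depth). So it produces a copy of $P_i$ at a node $\kappa\ge\alpha$ of $T'$, with $T'|_\kappa=P_i\bar W$ for some list $\bar W$; and $\kappa=\alpha$ exactly when $x_i$ is the head of $t_c$, in which case $\bar W$ ends with $\bar Z$. Reading off the labelled rule: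

- (F1) $F(\beta')=\{\beta'\}$ if $\beta'\not\ge\alpha$.
- (F2) $F(\alpha)=\{\alpha\}$, except $F(\alpha)=\{\alpha,\alpha i\}$ if $t_c=x_i$ and $\bar Z=\emptyset$.
- (F3) For a copy of $P_i$ at $\kappa$: $F(\kappa\delta)=\{\alpha i\delta\}$ for nodes $\delta\neq()$ of $P_i$. If $\kappa\neq\alpha$, then $F(\kappa)=\{\alpha i\}$ if $\bar W=\emptyset$, and $F(\kappa)=\emptyset$ otherwise.
- (F4) Nodes in the $Z_j$ have their obvious single ancestor.
- (F5) The remaining nodes, the roots of constant-headed arguments in $t_c$, have $F=\emptyset$.

In the same notation, Definition 4 gives for residuals: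

- (R1) $f(\beta')=\beta'$ for redexes $\beta'\not\ge\alpha$.
- (R2) For a copy of $P_i$ at $\kappa$ (including $\kappa=\alpha$): $f(\kappa)=\alpha i$ if $P_i$ has a head redex, and $f(\kappa)$ is undefined otherwise.
- (R3) For redexes $\kappa\delta$ with $\delta\ne()$ in $P_i$, and for redexes in the $Z_j$, $f(\beta')$ is the unique element of $F(\beta')$.
- (R4) Otherwise $f$ is undefined. In particular $\alpha\notin\operatorname{Im}f$.

We record what will be used all the time. For an arbitrary labelling $\lambda$ of the first term, a reduction $\sigma$ produces the labelling $\lambda'(\beta')=\bigcup_{\beta\in F_\sigma(\beta')}\lambda(\beta)$; hence smaller labellings reduce to smaller labellings. Next, by the list, for $v\in F(v')$ in a step at $\alpha$: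
$$v\ge\alpha\iff v'\ge\alpha;\qquad v'>\alpha\Rightarrow v>\alpha;\qquad v\not\ge\alpha\Rightarrow v'=v.\qquad(3)$$
Internal steps have $F(())=\{()\}$, so descendants of non-root nodes under internal steps are non-root. Always $()\in F_\sigma(())$: root labels are never lost. Finally the lists are local: if $\alpha=y\alpha'$ and $F',f'$ belong to the step at $\alpha'$ in $T|_y$, then $F(y\nu)=y\,F'(\nu)$ and $f(y\nu)=y\,f'(\nu)$ for all $\nu$.

**Lemma 3.** For every reduction $\sigma$ and $\beta\in F_\sigma(\beta')$, $\gamma\in F_\sigma(\gamma')$:
(N1) if $\beta'<\gamma'$, then $\beta<\gamma$;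
(N2) if $\beta'=\gamma'$, then $\beta,\gamma$ are comparable;
(N3) if $\beta'\neq\gamma'$ and $\beta=\gamma$, then $\beta'\parallel\gamma'$.

**Proof.** *(N1) for one step at $\alpha$.*

- $\gamma'\not\ge\alpha$: then $\beta'\not\ge\alpha$ as well, and $\beta=\beta'<\gamma'=\gamma$.
- $\gamma'\ge\alpha$, $\beta'\not\ge\alpha$: both $\beta'$ and $\alpha$ are prefixes of $\gamma'$, so $\beta'<\alpha$, and $\beta=\beta'<\alpha\le\gamma$ by (3).
- $\beta'=\alpha$: then $\gamma>\alpha$ by (3), which settles $\beta=\alpha$. If $\beta=\alpha i$, then $t_c=x_i$, $\bar Z=\emptyset$ and $T'|_\alpha=P_i$, so $\gamma'=\alpha\delta$ with $\delta\ne()$ in $P_i$, and $\gamma=\alpha i\delta>\beta$.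
- $\beta'>\alpha$: since $F(\beta')\neq\emptyset$, the node $\beta'$ lies in some $Z_j$, or $\beta'=\kappa\delta$ with $\delta\neq()$ in a copy of $P_i$, or $\beta'=\kappa$ with $\bar W=\emptyset$. In each case the subterm at $\beta'$ is a copy of the subterm at $\beta$, and for $\gamma'=\beta'\nu$ we get $\gamma=\beta\nu>\beta$.

*(N2) for one step.* $F(\beta')$ has at most one element except for $F(\alpha)=\{\alpha,\alpha i\}$, a comparable pair.

*Composition.* (N1) clearly composes. For (N2) under $\sigma\tau$, let $\beta\in F_\sigma(\beta_1)$, $\gamma\in F_\sigma(\gamma_1)$ with $\beta_1,\gamma_1\in F_\tau(\beta')$. By (N2) for $\tau$ these are comparable. If $\beta_1=\gamma_1$, use (N2) for $\sigma$; otherwise use (N1) for $\sigma$.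

*(N3).* If $\beta'\ne\gamma'$ were comparable, (N1) would give $\beta\neq\gamma$. $\square$

The next lemma tells when the two bookkeepings agree.

**Lemma 4.** If $f_\sigma(\beta')=\beta$ for $\sigma:T\twoheadrightarrow T'$, then $n(T|_\beta)\le n(T'|_{\beta'})$; and equality implies $\beta\in F_\sigma(\beta')$.

**Proof.** Take one step first. If $\beta'=\kappa$ is the node of a copy of $P_i$ and $f(\kappa)=\alpha i$, then $T'|_\kappa=P_i\bar W$, which gives the inequality. Equality means $\bar W=\emptyset$, and then $\alpha i\in F(\kappa)$; for $\kappa=\alpha$ this is the exceptional case $t_c=x_i$, $\bar Z=\emptyset$ of (F2). In all other cases where $f$ is defined, $\beta\in F(\beta')$ and the two numbers agree. For a composite, the numbers increase weakly from step to step backwards to forwards, and equality at the ends forces equality, hence ancestry, in each step. $\square$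

**Lemma 5 (restriction).** Let $\sigma:T\twoheadrightarrow T'$ and $v\in F_\sigma(v')$. There is a reduction $\sigma|:T|_v\twoheadrightarrow T'|_{v'}$ such that for all redexes $v'\mu$ of $T'$ with $\mu\neq()$
$$f_\sigma(v'\mu)=v\,f_{\sigma|}(\mu),\qquad(4)$$
both sides being defined or both undefined.

**Proof.** Write $\sigma:T=T^0\to\cdots\to T^N=T'$ and choose nodes $v=v_0,v_1,\dots,v_N=v'$, each $v_{t+1}$ a descendant of $v_t$. Let the step $T^t\to T^{t+1}$ be at $\alpha$. The list (F1)–(F5) leaves two cases.

- In place: $\alpha=v_t\alpha'$ and $v_{t+1}=v_t$, and $T^t|_{v_t}\to T^{t+1}|_{v_{t+1}}$ by contraction at $\alpha'$.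
- Copy: $T^{t+1}|_{v_{t+1}}$ is identical with $T^t|_{v_t}$. This covers $v_t\parallel\alpha$; $v_t$ in some $Z_j$; $v_t=\alpha i\delta$ with $i\le n$, $\delta\neq()$; and $v_t=\alpha i$, $v_{t+1}=\kappa$ with $\bar W=\emptyset$, including $\kappa=\alpha$.

The in-place steps form $\sigma|$. For (4), let $\mu\neq()$. In the copy case (R1) and (R3) show that the one-step residual map sends $v_{t+1}\mu$ to $v_t\mu$. In the in-place case it sends $v_t\mu$ to $v_tf'(\mu)$ by locality, where $f'$ belongs to the step at $\alpha'$. Moreover $f'(\mu)\ne()$: if $\alpha'=()$, then $()\notin\operatorname{Im}f'$, and if $\alpha'\neq()$, then the root redex has only the root as residual. So the address stays different from $()$ and the formulas compose. $\square$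

## Head steps first, with labels

Cycles mix head steps and internal steps. This section shows that, labels included, head steps can be done first. The tool is a nested form of parallel reduction.

**Definition 7.** On labelled terms define $\Rightarrow$ inductively:
(p1) $(hP_1\cdots P_m)^r\Rightarrow(hP_1'\cdots P_m')^r$ if all $P_i\Rightarrow P_i'$;
(p2) $(c\bar P\bar Z)^r\Rightarrow t_c[\bar P']@_r\bar Z'$ if all $P_i\Rightarrow P_i'$ and $Z_j\Rightarrow Z_j'$.
Write $\Rightarrow_i$ if the last rule is (p1).

By (p1), $\Rightarrow$ is reflexive. A single step at $\alpha$ is an instance of $\Rightarrow$: use (p2) at $\alpha$ and (p1) above it; an internal step is an instance of $\Rightarrow_i$. Conversely, $P\Rightarrow P'$ gives a reduction $P\twoheadrightarrow P'$: for (p2), reduce the arguments first, then contract. The nodes contracted depend on the derivation only, not on the labels. For example, in CL, $\mathbf I$ again being $\mathbf{SKK}$ with $\mathbf I x\to\mathbf Kx(\mathbf Kx)$, one (p2) gives $\mathbf I(\mathbf Kab)\Rightarrow\mathbf Ka(\mathbf Ka)$.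

**Lemma 6.** (a) $P\Rightarrow P'$ and $\bar Z\Rightarrow\bar Z'$ imply $P@_r\bar Z\Rightarrow P'@_r\bar Z'$; if $P\Rightarrow_iP'$, then $P@_r\bar Z\Rightarrow_iP'@_r\bar Z'$. (b) $\bar P\Rightarrow\bar P'$ implies $t[\bar P]\Rightarrow t[\bar P']$. (c) $P\to_hP'$ implies $P@_r\bar Z\to_hP'@_r\bar Z$.

**Proof.** (a) If the last rule is (p1), then $P$ and $P'$ have the same head and the same root label, and (p1) applies to $P@_r\bar Z$. If it is (p2), then $P=(c\bar U\bar W)^s$ and $P'=t_c[\bar U']@_s\bar W'$. With $q$ as in (2),
$$P@_r\bar Z=(c\bar U\bar W\bar Z)^q\Rightarrow t_c[\bar U']@_q(\bar W'\bar Z')=(t_c[\bar U']@_s\bar W')@_r\bar Z'=P'@_r\bar Z'.$$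
(c) is the same computation with all arguments left unchanged. (b) follows from (a) by induction on $t$: for $t=x_i$ it is the hypothesis, for a constant it is reflexivity, and for $t=a\,s_1\cdots s_p$ apply (a) with $r=\emptyset$. $\square$

**Lemma 7.** For labelled terms: (a) If $T\Rightarrow_iU\to_hV$, then $T\to_hT_1\Rightarrow V$ for some $T_1$. (b) If $T\twoheadrightarrow T'$, then $T\twoheadrightarrow_hX\Rightarrow_i^*T'$ for some $X$.

**Proof.** (a) Here $U=(c\bar P'\bar Z')^r$, $T=(c\bar P\bar Z)^r$ and $V=t_c[\bar P']@_r\bar Z'$. Put $T_1=t_c[\bar P]@_r\bar Z$ and use Lemma 6(a),(b).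

(b) *First: $T\Rightarrow T'$ implies $T\twoheadrightarrow_hX\Rightarrow_iT'$ for some $X$.* Induct on the size of $T$. For (p1) take $X=T$. For (p2), $T\to_ht_c[\bar P]@_r\bar Z$; write $t_c=a\bar s$. If $a$ is a constant, then $t_c[\bar P]@_r\bar Z=(a\,\bar s[\bar P]\,\bar Z)^r\Rightarrow_i(a\,\bar s[\bar P']\,\bar Z')^r=T'$, by Lemma 6(b). If $a=x_i$, then by (2)
$$t_c[\bar P]@_r\bar Z=P_i@_r(\bar s[\bar P]\bar Z),\qquad T'=P_i'@_r(\bar s[\bar P']\bar Z').$$
By the induction hypothesis $P_i\twoheadrightarrow_hP_i''\Rightarrow_iP_i'$. By Lemma 6(c) and (a), $P_i@_r(\bar s[\bar P]\bar Z)\twoheadrightarrow_hP_i''@_r(\bar s[\bar P]\bar Z)\Rightarrow_iT'$.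

*Second: $T\Rightarrow_iU\to_h^nV$ implies $T\twoheadrightarrow_hX\Rightarrow_iV$.* Induct on $n$; $n=0$ is trivial. If $U\to_hU_1\to_h^{n-1}V$, then (a) gives $T\to_hT_1\Rightarrow U_1$, the first part gives $T_1\twoheadrightarrow_hT_2\Rightarrow_iU_1$, and the induction hypothesis applies to $T_2\Rightarrow_iU_1\to_h^{n-1}V$.

*Finally,* write $T\twoheadrightarrow T'$ as a sequence of $\Rightarrow$-steps and induct on their number. Suppose $T\twoheadrightarrow_hX\Rightarrow_i^*T'\Rightarrow T''$. Factor $T'\twoheadrightarrow_hY\Rightarrow_iT''$ by the first part. Move the head reduction $T'\twoheadrightarrow_hY$ leftwards across the $\Rightarrow_i$-steps of $X\Rightarrow_i^*T'$, one after the other, by the second part. The result is $T\twoheadrightarrow_hX\twoheadrightarrow_hX'\Rightarrow_i^*Y\Rightarrow_iT''$. $\square$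

## A rank for nodes that can be erased

In the two-rule example, node $1$ of $pRR$ is kept by one root step and erased by another. With one rule per constant this cannot happen. We now make that precise: if the label at a node can be lost at all, then some enclosing redex is responsible, and each contraction of it makes progress, measured by a number that no other step can increase.

**Definition 8 (rank).** For nodes $o\ne()$ of $T$ define "$E(T,o)\le k$" inductively by two rules.

- Rule (a): if $o=i\gamma$ with $\gamma\ne()$ and $E(T_i,\gamma)\le k$, then $E(T,o)\le k$.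
- Rule (h): if $k\ge1$, $T\to_hT_1$, and every descendant $o_1$ of $o$ in $T_1$ satisfies $o_1\neq()$ and $E(T_1,o_1)\le k-1$, then $E(T,o)\le k$.

If rule (h) yields $E(T,o)\le k$, then $(T,o)$ is called $k$-active; in this case $T$ has a head redex.

By induction on derivations, $E(T,o)\le k$ implies $E(T,o)\le k+1$. So let $E(T,o)$ be the least such $k$, or $\infty$ if there is none, and put $E(T,()):=\infty$. Every derivation contains an (h) followed by some (a)'s with the same $k$, so $E\ge1$. Iterating (a) gives, for $o\ne()$,
$$E(T,yo)\le E(T|_y,o).\qquad(5)$$

Examples, with variables $x,y,z$. $E(\mathbf Kxy,2)=1$: after the head step node $2$ has no descendant. $E(\mathbf Kxy,1)=\infty$: the label moves to the root, where it can never be lost. $E(\mathbf Kxyz,1)=1$: in the reduct $xz$ the term $x$ is no longer at a node. $E(\mathbf{SK}xyz,3)=2$: the head step gives $\mathbf Ky(xy)z$, with descendants $1$ and $21$, both of rank $1$ because the next head step gives $yz$; and rank $1$ is impossible since there are descendants and (a) does not apply to an address of length one.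

**Lemma 8.** If $E(A,\gamma)\le k$, then $E(AZ,\gamma)\le k$. If $(A,\gamma)$ is $k$-active, so is $(AZ,\gamma)$.

**Proof.** Induct on derivations. For (a), $(AZ)_i=A_i$. For (h), $A\to_hA^1$ and $AZ\to_hA^1Z$. By Lemma 6(c) with $r=\emptyset$, applied to the labelled terms, the descendants of $\gamma$ in $A^1Z$ are the non-root descendants of $\gamma$ in $A^1$, at the same addresses. They have rank at most $k-1$ in $A^1$, hence in $A^1Z$ by induction. Apply (h). $\square$

**Lemma 9.** Let $T\to T'$ and let $o'$ be a descendant of $o$. Then $E(T',o')\le E(T,o)$; in particular $o'\neq()$ if $E(T,o)<\infty$. If the step is internal and $(T,o)$ is $k$-active, then $(T',o')$ is $k$-active.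

**Proof.** Assume that $E(T,o)\le k$ is derived. Induct on $k$, and for fixed $k$ on the size of $T$; for $k=0$ nothing is derivable.

*Last rule (h), head step.* Then $T'=T_1$, so $o'\ne()$ and $E(T',o')\le k-1$.

*Last rule (h), internal step.* Then $o'\neq()$, and $T'$ still has a head redex; let $T'\to_hT_1'$. Label each node of $T$ by itself. As $T\Rightarrow_iT'\to_hT_1'$, Lemma 7(a) gives $T\to_hT_1\Rightarrow T_1'$ as labelled terms. So the reductions $T\to T'\to_hT_1'$ and $T\to_hT_1\twoheadrightarrow T_1'$ have the same ancestor map. Hence each descendant $o_1'$ of $o'$ in $T_1'$ is a descendant, under $T_1\twoheadrightarrow T_1'$, of some descendant $o_1$ of $o$ in $T_1$. We know $E(T_1,o_1)\le k-1$. The induction hypothesis for $k-1$, applied to each step of $T_1\twoheadrightarrow T_1'$, gives $E(T_1',o_1')\le k-1$, so also $o_1'\ne()$. By (h), $(T',o')$ is $k$-active. This also proves the last assertion.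

*Last rule (a), $o=i\gamma$, step inside $T_j$.* If $j\neq i$, then $o'=o$ and $T'_i=T_i$. If $j=i$, then $o'=i\gamma'$ with $\gamma'$ a descendant of $\gamma$ in $T_i\to T_i'$. By induction on the size, $E(T_i',\gamma')\le k$, so $\gamma'\ne()$. In both cases apply (a).

*Last rule (a), $o=i\gamma$, head step,* $T=cP_1\cdots P_n\bar Z$. If $T_i$ is one of the $Z_j$, it is still an argument of $T'$ and $o'$ is the corresponding node; apply (a). If $i\le n$, then $T_i=P_i$, and since $\gamma\ne()$ we have $o'=\kappa\gamma$ for a copy at $\kappa$, $T'|_\kappa=P_i\bar W$. By Lemma 8 (once for each member of $\bar W$), $E(P_i\bar W,\gamma)\le k$, and $E(T',\kappa\gamma)\le k$ by (5). $\square$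

**Lemma 10.** Give $T$ the label $*$ at the node $o$ only. If this labelled term reduces to some $N$ without $*$, then $E(T,o)<\infty$.

**Proof.** Induct on the size of $N$. Lemma 7(b) gives
$$T=X_0\to_h\cdots\to_hX_l=X\Rightarrow_i^*N,\qquad X=hP_1\cdots P_m,\quad N=hN_1\cdots N_m,\quad P_i\twoheadrightarrow N_i$$
as labelled terms. Root labels are never lost and $N$ has no $*$, so no $X_j$ has $*$ at its root. Suppose $i\gamma$ carries $*$ in $X$. Then $P_i$ with $*$ only at $\gamma$ reduces to $N_i$ without $*$, because smaller labellings reduce to smaller labellings. By induction $E(P_i,\gamma)<\infty$; so $\gamma\ne()$, and $E(X,i\gamma)<\infty$ by (a).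

Now go back along the head steps. Let $j<l$ and suppose $E(X_{j+1},q)<\infty$ for every $*$-node $q$ of $X_{j+1}$. Let $p$ be a $*$-node of $X_j$. Its descendants in $X_{j+1}$ are $*$-nodes, finitely many and all $\neq()$, and $p\ne()$. So (h), with $k$ one more than the largest of their ranks (or $k=1$ if there are none), gives $E(X_j,p)<\infty$. At $j=0$ we get $E(T,o)<\infty$. $\square$

## No bad configuration exists

We prove Proposition C. Suppose bad configurations exist, and take $(T;\varepsilon,\delta;u,u')$ with $T$ of minimal size.

The plan: among the nodes $v\le u$ that return to their place under a suitable cycle, take the shortest one, $v\neq()$. If its label could be lost, the responsible enclosing redex would be a still shorter returning node, or would be the root. If its label cannot be lost, it must return under the other cycle as well, and we can restrict to $T|_v$.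

**Step 1: $\varepsilon$ or $\delta$ contains a step at the root.** This step uses minimality to exclude the trivial situation. Suppose there is no root step. Then both cycles act separately on the arguments of $T$, bringing each argument back to itself, and residuals stay in their argument. A root redex has only the root as residual; so $u=()$ would contradict $f_\varepsilon(u')=u$, and $u'=()$ would contradict $f_\delta(u)=u'$. So $u=i\gamma$, and $f_\delta(u)=u'$ forces $u'=i\gamma'$ with the same $i$. By locality the steps inside $T_i$ form cycles on $T_i$ which make $\gamma,\gamma'$ a bad configuration on the smaller term $T_i$. Contradiction.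

**Step 2: passing to idempotents.** This step replaces $\varepsilon,\delta$ by cycles $\eta,\theta$ whose ancestor maps satisfy strong identities. Let $\mathcal F$ be the finite semigroup, under composition, generated by the set-valued maps $F_\varepsilon,F_\delta$ on the nodes of $T$; let $L$ be a minimal left ideal. Choose a nonempty word $w_0$ in $\varepsilon,\delta$ with $F_{w_0}\in L$, and put
$$w=\varepsilon\delta w_0,\qquad\eta=(\varepsilon w)^m,\qquad\theta=(\delta w)^m,$$
with $m\ge1$ such that $e:=F_\eta$ and $d:=F_\theta$ are both idempotent (a product of two suitable exponents serves for both). Since $F_{\varepsilon w}=F_\varepsilon\circ F_\varepsilon\circ F_\delta\circ F_{w_0}\in L$, and similarly $F_{\delta w}\in L$, we have $e,d\in L$. By Lemma 2,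
$$e=e\circ e=e\circ d,\qquad d=d\circ d=d\circ e.\qquad(6)$$
The word $\eta$ contains both letters, so by Step 1 the cycle $\eta$ contains a step at the root. Each letter maps $\{u,u'\}$ into itself under $f$, and by (1) the map of the first letter is applied last. Hence
$$f_\eta(u)=f_\eta(u')=u,\qquad f_\theta(u)=f_\theta(u')=u'.\qquad(7)$$
By Lemma 4, $n(T|_u)\le n(T|_{u'})$ from $f_\eta(u')=u$, and $n(T|_{u'})\le n(T|_u)$ from $f_\theta(u)=u'$. So equality holds, and Lemma 4 turns (7) into
$$u\in e(u)\cap e(u'),\qquad u'\in d(u)\cap d(u').\qquad(8)$$
By (N3), $u\parallel u'$; in particular $u,u'\ne()$.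

**Step 3: fixed nodes of an idempotent.** We collect two facts about $\mathrm{Fix}(g)=\{v:v\in g(v)\}$ for $g\in\{e,d\}$.

*(P1) If $v,w\in\mathrm{Fix}(g)$ and $w\in g(v)$, then $v=w$.* Indeed $w\in g(v)\cap g(w)$, so $v\ne w$ would give $v\parallel w$ by (N3). But $v,w\in g(v)$ are comparable by (N2).

*(P2) If $p\in g(w)$, there is $v\in\mathrm{Fix}(g)$ with $v\in g(w)$ and $p\in g(v)$.* Since $g=g^n$ for all $n\ge1$, there is a chain $w=w_0,w_1,\dots,w_n=p$ with $w_{j+1}\in g(w_j)$ and $n$ larger than the number of nodes of $T$. So $w_i=w_j=:v$ for some $i<j$, and $v\in g^{j-i}(v)=g(v)$. Further $v\in g^i(w)=g(w)$ if $i>0$, and $v=w\in g(v)=g(w)$ if $i=0$. Similarly $p\in g^{n-j}(v)=g(v)$ if $j<n$, and $p=v\in g(v)$ if $j=n$.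

**Step 4: nodes whose label cannot be lost are fixed by both cycles.** Let $V_\infty$ be the set of nodes $v$ of $T$ such that every labelled reduct of $T^v$ contains $*$, where $T^v$ is $T$ with $*$ at $v$ only. For every cycle $\sigma$ on $T$ and $v\in V_\infty$ there is $w$ with $v\in F_\sigma(w)$; otherwise $\sigma$ would reduce $T^v$ to a term without $*$.

*(P3) If $v\in\mathrm{Fix}(e)\cap V_\infty$, then $v\in\mathrm{Fix}(d)$.* By (6), $v\in e(v)=e(d(v))$, so there is $t\in d(v)$ with $v\in e(t)$. By (P2) for $d$ there is $\hat v\in\mathrm{Fix}(d)$ with $\hat v\in d(v)$ and $t\in d(\hat v)$. Hence $v\in e(t)\subseteq e(d(\hat v))=e(\hat v)$. Since $v\in V_\infty$, there is $w$ with $v\in d(w)$, and by (P2) there is $v_0\in\mathrm{Fix}(d)$ with $v\in d(v_0)$. Then $\hat v\in d(v)\subseteq d(d(v_0))=d(v_0)$, so $\hat v=v_0$ by (P1). Thus $v\in d(\hat v)$ and $\hat v\in d(\hat v)$, so $v$ and $\hat v$ are comparable by (N2). But $v\in e(v)\cap e(\hat v)$, so $v\ne\hat v$ would give $v\parallel\hat v$ by (N3). Hence $v=\hat v\in\mathrm{Fix}(d)$.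

**Step 5: the shortest fixed node above $u$ lies in $V_\infty$.** Let $v$ be the shortest node with $()\neq v\le u$ and $v\in\mathrm{Fix}(e)$. It exists, since $u$ itself qualifies by (8).

*(P4) $v\in V_\infty$.* Suppose not. Then $T^v$ has a reduct without $*$, and by Lemma 10 $k:=E(T,v)<\infty$. Write $\eta:T=T^0\to\cdots\to T^N=T$. Since $v\in F_\eta(v)$, there are nodes $v=v_0,v_1,\dots,v_N=v$ with $v_{t+1}$ a descendant of $v_t$. By Lemma 9, $E(T^t,v_t)$ is non-increasing in $t$. It equals $k$ at both ends, so
$$E(T^t,v_t)=k\quad\text{for all }t.\qquad(9)$$
Call a node $y<v_t$ active at $t$ if $(T^t|_y,\,v_t/y)$ is $k$-active; such a $y$ is a redex of $T^t$.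

*Claim. If $y$ is active at $t$ and the step $T^t\to T^{t+1}$ is at $\alpha$, then $\alpha\neq y$, and there is $y'$ active at $t+1$ whose redex is a residual of the redex at $y$. If $y=()$, then $y'=()$.* Put $Y=T^t|_y$ and $o=v_t/y\neq()$.

- $\alpha=y$. Let $Y\to_hY^1$. By (3) and locality $v_{t+1}=yo_1$ with $o_1$ a descendant of $o$ in $Y^1$. As $(Y,o)$ is $k$-active, $o_1\ne()$ and $E(Y^1,o_1)\le k-1$, so $E(T^{t+1},v_{t+1})\le k-1$ by (5). This contradicts (9), so this case does not occur.
- $\alpha>y$. The step is an internal step $Y\to Y'$ inside $Y$, and $v_{t+1}=yo'$ with $o'\ne()$ a descendant of $o$. By Lemma 9, $(Y',o')$ is $k$-active. Take $y'=y$; it is a residual of $y$ by (R1).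
- $\alpha\parallel y$. Then $\alpha\parallel v_t$, so $v_{t+1}=v_t$ by (3), and $T^{t+1}|_y=Y$. Take $y'=y$.
- $\alpha<y$, say $y=\alpha i\delta$ (so $y\neq()$), with $T^t|_\alpha=cP_1\cdots P_n\bar Z$. If the $i$-th argument is some $Z_j$, then $Y$ is moved unchanged together with $v_t$; take the moved node. If $i\le n$, then $v_t=\alpha i\delta o$ with $\delta o\ne()$, so by (F3) $v_{t+1}=\kappa\delta o$ for a copy of $P_i$ at $\kappa$, $T^{t+1}|_\kappa=P_i\bar W$. Put $y'=\kappa\delta$. If $\delta\neq()$, then $T^{t+1}|_{y'}=Y$, and $y'$ is a residual of $y$ by (R3). If $\delta=()$, then $Y=P_i$ and $T^{t+1}|_{y'}=Y\bar W$; the pair $(Y\bar W,o)$ is $k$-active by Lemma 8, and $y'=\kappa$ is a residual of $y=\alpha i$ by (R2), since $Y$ has a head redex.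

For $y=()$ only the second case can occur, with $y'=()$. This proves the claim.

Let $W$ be the set of nodes $y<v$ active at time $0$. It is also the set of nodes active at time $N$, because $T^0=T^N$ and $v_0=v_N$. It is not empty: a derivation of $E(T,v)\le k$ ends with some applications of (a) after an (h), and that (h) is about a pair $(T|_y,v/y)$ with $y<v$.

If $()\in W$, then by the claim $()$ is active at every $t$ and no step of $\eta$ is at the root, contradicting Step 2. So $()\notin W$.

Iterating the claim along $\eta$ gives for each $y\in W$ an element $g(y)\in W$ with $f_\eta(g(y))=y$. So $g:W\to W$ is injective, hence a permutation of the finite set $W$. Let $g^l=\mathrm{id}$ with $l\ge1$. Then $f_{\eta^l}(y)=f_\eta^{\,l}(g^l(y))=y$ for $y\in W$. By Lemma 4, the equality condition being trivially satisfied, $y\in F_{\eta^l}(y)=e^l(y)=e(y)$. So $()\neq y<v\le u$ and $y\in\mathrm{Fix}(e)$, contradicting the choice of $v$ as the shortest such node. This proves (P4).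

**Step 6: descending to $T|_v$.** By (P4) and (P3), $v\in e(v)$ and $v\in d(v)$. If $v=u$, then $u,u'\in d(u)$ by (8), so they are comparable by (N2), contradicting $u\parallel u'$. So $v<u$. From $v\in d(v)$, $u'\in d(u)$ and (N1) we get $v<u'$ as well. Write $u=v\mu$, $u'=v\mu'$ with $\mu,\mu'\neq()$. Lemma 5, applied to $v\in F_\eta(v)$ and to $v\in F_\theta(v)$, gives cycles $\eta|,\theta|$ on $T|_v$, and (4) turns (7) into
$$f_{\eta|}(\mu)=f_{\eta|}(\mu')=\mu,\qquad f_{\theta|}(\mu)=f_{\theta|}(\mu')=\mu',\qquad\mu\neq\mu'.$$
So $(T|_v;\eta|,\theta|;\mu,\mu')$ is a bad configuration, and $T|_v$ is smaller than $T$ because $v\ne()$. This contradicts minimality and proves Proposition C, hence (c)⇒(d), Theorem B and Theorem A. $\blacksquare$
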